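# A Lipschitz homeomorphism that does not carry smooth norms

## 1. Two Lipschitz homeomorphic spaces, one smooth and one not

**Theorem 1.** There are (real, nonseparable) Banach spaces $X,Y$ such that

1. $X$ and $Y$ are Lipschitz homeomorphic;
2. $X$ admits an equivalent norm which is $C^\infty$ away from the origin;
3. no equivalent norm on $Y$ is Fréchet differentiable at all nonzero points.

Hence for every $k\in\mathbb N$, $X$ has an equivalent $k$-times Fréchet differentiable norm and $Y$ has none.

Let us unpack the words. Two Banach spaces are *Lipschitz homeomorphic* if there is a bijection $\varphi:X\to Y$ such that $\varphi$ and $\varphi^{-1}$ are both Lipschitz; nothing linear is required. A norm is *equivalent* to the given one if each is bounded by a multiple of the other. A norm $|\cdot|$ is *Fréchet differentiable* at $f\ne0$ if there is a bounded linear functional $F$ with $|f+h|=|f|+F(h)+o(|h|)$ as $h\to0$. "A $k$-times Fréchet differentiable norm" always means: away from the origin, since no norm on a nonzero space is differentiable at $0$. For example,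 the Euclidean norm is $C^\infty$ off $0$. The sup norm on $\mathbb R^2$ is not differentiable at $(1,1)$: in the direction $h=(1,-1)$ it grows at rate $1$, and in the direction $-h$ it also grows at rate $1$.

The question that Theorem 1 answers is this. Suppose $X$ and $Y$ are Lipschitz homeomorphic and $X$ has an equivalent $k$-times Fréchet differentiable norm. Must $Y$ have one? It is known that the answer is yes when $X$ is separable and $k=1$. Theorem 1 says that in general the answer is no, for every $k$, with one pair $(X,Y)$ that serves all $k$ at once.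

Two cases are immediate. If $\varphi$ is linear and $N$ is a smooth norm on $X$, then $N\circ\varphi^{-1}$ is a smooth norm on $Y$. If $X=\mathbb R^d$, then $\varphi^{-1}$ maps closed balls of $Y$ to closed bounded sets in $\mathbb R^d$, so closed balls of $Y$ are compact. Hence $Y$ is finite-dimensional and carries a Euclidean norm.

All spaces below are real. For a locally compact Hausdorff space $K$, $C_0(K)$ is the space of continuous $f:K\to\mathbb R$ such that $\{|f|\ge\varepsilon\}$ is compact for every $\varepsilon>0$, with the sup norm $\|\cdot\|$. For a set $D$, $c_0(D)$ is $C_0$ of $D$ with the discrete topology. We write $\omega=\{0,1,2,\dots\}$.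

## 2. Differentiating the homeomorphism

If $\varphi$ is not linear, $N\circ\varphi^{-1}$ need not be a norm. The sensible first attempt is to replace the Lipschitz map by a derivative, which is linear. A map $\psi:Y\to X$ is *Gâteaux differentiable* at $y_0$ if there is a bounded linear $A$ with $Ay=\lim_{\tau\to0}\tau^{-1}(\psi(y_0+\tau y)-\psi(y_0))$ for every $y$.

A Banach space has the *Radon–Nikodým property* (RNP) if every Lipschitz map $[0,1]\to X$ is differentiable almost everywhere; this is one of the standard equivalent definitions. Reflexive spaces have it. The space $c_0(\{1,2,\dots\})$ does not. The map $t\mapsto(\frac1n\sin nt)_{n\ge1}$ is $1$-Lipschitz, and a derivative at $t$ would have to be $(\cos nt)_n$. But $\cos nt\to0$ is impossible, since it would give $\cos 2nt=2\cos^2nt-1\to-1$.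

**Proposition 2.** Let $X$ be separable with the RNP (e.g. separable reflexive). If $X$ has an equivalent $k$-times Fréchet differentiable norm and $Y$ is Lipschitz homeomorphic to $X$ (or merely $Y$ is separable and bi-Lipschitz embeds into $X$), then $Y$ has such a norm.

*Proof.* If $Y$ is Lipschitz homeomorphic to $X$, it is separable. In either case there is a Lipschitz $\psi:Y\to X$ and $a>0$ with $\|\psi(y)-\psi(y')\|\ge a\|y-y'\|$. By the theorem of Aronszajn, Christensen and Mankiewicz (Benyamini–Lindenstrauss, *Geometric Nonlinear Functional Analysis* I, Ch. 6), a Lipschitz map from a separable Banach space into a space with the RNP is Gâteaux differentiable at some point $y_0$. Its derivative $A$ is bounded and linear, and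
$$\|Ay\|=\lim_{\tau\to0}\frac{\|\psi(y_0+\tau y)-\psi(y_0)\|}{|\tau|}\ge a\|y\| .$$
So $A$ is an isomorphism onto its range. If $N$ is an equivalent $k$-times Fréchet differentiable norm on $X$, then $N\circ A$ is one on $Y$. $\square$

The approach needs exactly one thing, a point of differentiability of $\psi$, and this is where it stops. For targets such as $c_0$ there may be none, as the curve above shows. So we look for a counterexample among spaces $C_0(K)$. The sets $K$ will be trees.

## 3. Trees as locally compact spaces

**Definition.** A *tree* $P$ is a partially ordered set with a least element (the root) such that each $\downarrow x=\{y:y\le x\}$ is well ordered. Write $(w,x]=\{y:w<y\le x\}$, $[u,\infty)=\{y:y\ge u\}$, $(u,\infty)=\{y:y>u\}$. An element is a *limit* if it is not the root and has no immediate predecessor. We always assume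

(H) limit elements with the same strict predecessors coincide.

A set $U\subset P$ is *open* if for every limit $x\in U$ there is $w<x$ with $(w,x]\subset U$.

These sets form a topology: for finite intersections, use that the elements below $x$ form a chain. Non-limit points are isolated. Two examples: the chain $0<1<2<\dots<\omega$ is a tree whose only limit element is $\omega$, and the topology is that of a convergent sequence. A root with infinitely many immediate successors and nothing else is a tree with no limits, hence a discrete space. Note that the successors do *not* converge to the root.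

**Fact 3.1.** Each $\downarrow x$ and each $(w,x]$ with $w<x$ is compact and open, and $P$ is Hausdorff. So $P$ is locally compact Hausdorff, and $1_{\downarrow x},1_{(w,x]}\in C_0(P)$.

*Proof.* If $y$ is a limit in $\downarrow x$, then $(w,y]\subset\downarrow x$ for any $w<y$; if $y$ is a limit in $(w,x]$, then $(w,y]\subset(w,x]$. So both sets are open.

*Compactness of $\downarrow x$.* Suppose an open cover of $\downarrow x$ has no finite subcover. Let $y\le x$ be least such that $\downarrow y$ is not finitely covered, and let $U$ be a member of the cover containing $y$. If $y$ is the root, $U$ covers $\downarrow y$. If $y$ has an immediate predecessor $w$, then $\downarrow w$ is finitely covered and adding $U$ covers $\downarrow y$. If $y$ is a limit, some $(w,y]\subset U$, and again $\downarrow w$ is finitely covered. Each case is a contradiction. Finally $(w,x]=\downarrow x\setminus\downarrow w$ is closed in the compact set $\downarrow x$, so it is compact.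

*Hausdorff.* If $y<y'$, use $\downarrow y$ and $(y,y']$. If $y,y'$ are incomparable, let $I=\downarrow y\cap\downarrow y'$, which contains the root. If $I$ has a maximum $w$, then $(w,y]$ and $(w,y']$ are disjoint. If $I$ has no maximum, let $u,u'$ be the least elements of $\downarrow y\setminus I$ and $\downarrow y'\setminus I$; these sets are nonempty, since $y,y'\notin I$. As $I$ is an initial segment of both chains, $u$ and $u'$ have strict predecessor set $I$; as $I$ has no maximum, they are limits. By (H), $u=u'$, so $u\in I$, a contradiction. $\square$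

**Fact 3.2.** A compact set lies in a finite union of sets $\downarrow x_i$. A nonempty compact set $F$ has a maximal element. For $f\in C_0(P)$ and $\varepsilon>0$, the set $\{|f|\ge\varepsilon\}$ meets every antichain in a finite set.

*Proof.* The open sets $\downarrow y$, $y\in F$, cover $F$. Take a finite subcover $\downarrow y_1,\dots,\downarrow y_m$ with $y_i\in F$, and let $y_1$, say, be maximal among the $y_i$. If $z\in F$ and $z\ge y_1$, then $z\le y_i$ for some $i$, so $y_1\le z\le y_i$ and hence $y_1=z=y_i$. So $y_1$ is maximal in $F$. A chain $\downarrow x_i$ contains at most one point of an antichain, which gives the last claim. $\square$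

**Fact 3.3.** $\operatorname{span}\{1_{\downarrow x}:x\in P\}$ is dense in $C_0(P)$.

*Proof.* The set $\downarrow x\cap\downarrow y$ is nonempty, compact and an initial segment of a chain. By Fact 3.2 it has a maximal element $w$, and it equals $\downarrow w$. So $1_{\downarrow x}1_{\downarrow y}=1_{\downarrow w}$, and the span is an algebra. It vanishes nowhere, because $1_{\downarrow x}(x)=1$. It separates points: if $x\not\le y$, then $1_{\downarrow y}$ is $0$ at $x$ and $1$ at $y$; if $x<y$, then $1_{\downarrow x}$ is $1$ at $x$ and $0$ at $y$. Apply the Stone–Weierstrass theorem. $\square$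

## 4. The trees $\Upsilon$ and $T$

**Definition.** $\Upsilon$ is the set of all functions $s:\alpha\to\omega$, $\alpha$ an ordinal, with
$$\rho(s):=\sum_{\beta<\alpha}2^{-s(\beta)-1}<\infty,$$
ordered by extension.

All terms are positive, so $\alpha=\operatorname{dom}s$ is countable, and each value is taken only finitely often. The root is the empty function $\emptyset$, with $\rho(\emptyset)=0$. For example, $s(n)=n$ on $\omega$ has $\rho(s)=1$, while a constant function on $\omega$ is not in $\Upsilon$. The elements below $s$ are the restrictions $s|_\beta$, $\beta\le\operatorname{dom}s$, so $\Upsilon$ is a tree. The limits are the $s$ with $\operatorname{dom}s$ a limit ordinal $>0$. Such an $s$ is the union of its strict predecessors, so (H) holds. The immediate successors of $s$ are the $s^\frown j$, $j<\omega$, and $\rho(s^\frown j)=\rho(s)+2^{-j-1}$. Thus a step along a large $j$ is cheap. Finally: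

**(4.1)** *If $t_0<t_1<\cdots$ in $\Upsilon$ and $\sup_n\rho(t_n)<\infty$, then $x=\bigcup t_n\in\Upsilon$ and $\rho(x)=\lim\rho(t_n)$*, because a sum of nonnegative terms over an increasing union of index sets is the limit of the partial sums.

**Definition.** $T=\Upsilon\times\omega$, with $(s,n)\le(s',n')$ iff [$s=s'$ and $n\le n'$] or [$s\subsetneq s'$ and $s'(\operatorname{dom}s)\ge n$].

In words: each node $s$ of $\Upsilon$ is stretched to a ladder $(s,0)<(s,1)<(s,2)<\cdots$, and the way to $s^\frown n$ leaves the ladder at rung $n$. In $\Upsilon$ all $s^\frown j$ branch off at once; in $T$ each point has only two immediate successors. For example $(\emptyset,2)\le(\emptyset^\frown j,0)$ exactly when $j\ge2$.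

*$T$ is a tree satisfying (H).* Antisymmetry is clear. For transitivity let $(s,n)\le(s',n')\le(s'',n'')$. If $s=s'=s''$, it is clear. If $s=s'\subsetneq s''$, then $s''(\operatorname{dom}s)\ge n'\ge n$. If $s\subsetneq s'\subset s''$, then $s''(\operatorname{dom}s)=s'(\operatorname{dom}s)\ge n$. The elements below $(u,k)$ are
$$(u|_\beta,m)\ \text{ with }\beta<\operatorname{dom}u,\ m\le u(\beta),\qquad\text{and}\qquad(u,m)\ \text{ with }m\le k, \tag{4.2}$$
and they are ordered lexicographically: if $\beta<\beta'$ and $m\le u(\beta)$, then $(u|_\beta,m)<(u|_{\beta'},m')$. So $\downarrow(u,k)$ is well ordered, and the root is $(\emptyset,0)$. For $n\ge1$, $(s,n)$ has the immediate predecessor $(s,n-1)$, and $(r^\frown j,0)$ has the immediate predecessor $(r,j)$. If $\operatorname{dom}s$ is a limit ordinal $>0$ and $(s|_\beta,m)<(s,0)$, then $(s|_{\beta+1},0)$ lies strictly between them. So the limits of $T$ are exactly the $(s,0)$ with $\operatorname{dom}s$ a limit ordinal $>0$. The predecessors of such an $(s,0)$ determine $s$, so (H) holds.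

*The bottom rungs form a copy of $\Upsilon$.* Let $D=\{(s,n):n\ge1\}$. These points are isolated in $T$, so $L:=\Upsilon\times\{0\}$ is closed. The relative topology of $L$ is the tree topology of $\Upsilon$. To see this, note that $(p,0)\le(s,0)$ iff $p\le s$. Hence $((p,0),(s,0)]\cap L=(p,s]_\Upsilon\times\{0\}$. Conversely let $s$ be a limit and $(p,n)<(s,0)$. Put $p'=s|_{\operatorname{dom}p+1}<s$. Then $p'(\operatorname{dom}p)=s(\operatorname{dom}p)\ge n$, so $(p,n)<(p',0)$ and $(p',s]_\Upsilon\times\{0\}\subset((p,n),(s,0)]$. So the two kinds of basic neighborhoods of a limit refine each other, and all other points of $L$ are isolated in both topologies.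

**Definition.** $X=C_0(T)$ and $Y=c_0(D)\oplus_\infty C_0(\Upsilon)$.

Both are nonseparable. There are uncountably many $s:\omega\to\omega$ with $s(n)\in\{2n,2n+1\}$ for all $n$, and each has $\rho(s)\le\sum_n 2^{-2n-1}<\infty$. The functions $1_{\downarrow s}$ in $C_0(\Upsilon)$, and $1_{\downarrow(s,0)}$ in $X$, are at mutual distance $1$.

## 5. A $C^\infty$ norm on $C_0(T)$

On $c_0(\Gamma)$ the sup norm is not smooth, but it fails only where two large coordinates compete, and only finitely many coordinates of any $f$ are large. The next lemma turns this into a construction that also tolerates functions whose values do not tend to $0$, as long as some operator produces values that do.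

**Lemma 5.1.** Let $K$ be locally compact Hausdorff, and let $S:C_0(K)\to c_0(K)$ be linear with $\|S\|\le1$, such that for each $f\ne0$ there is $t\in K$ with $|f(t)|=\|f\|$ and $Sf(t)\ne0$. Then $C_0(K)$ has an equivalent norm that is $C^\infty$ away from the origin.

This is a short proof, in the case needed, of a known type of theorem of R. Haydon on "Talagrand operators".

*Proof.* **Step 1: a convex function $\Phi$ that blows up at the unit sphere.** Let $\theta(\tau)=0$ for $\tau\le1$ and $\theta(\tau)=\int_1^\tau e^{-1/(v-1)}\,dv$ for $\tau>1$. Its derivative is $C^\infty$, nonnegative, nondecreasing, and tends to $1$. So $\theta$ is $C^\infty$, convex, nondecreasing and unbounded. For $|x|<1$ and $y\in\mathbb R$,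
$$\frac{y^2}{1-x^2}=\sup_{a\in\mathbb R}\bigl(2ay-a^2+a^2x^2\bigr)$$
(the maximum is at $a=y/(1-x^2)$). Each function on the right is convex in $(x,y)$, so the left side is convex on $\{|x|<1\}$, and so is $\theta$ of it. Hence
$$\Phi(f)=\sum_{t\in K}\theta\!\left(\frac{Sf(t)^2}{1-f(t)^2}\right),\qquad\|f\|<1,$$
is a sum of convex even functions with values in $[0,\infty]$.

**Step 2: $\Phi$ is finite and $C^\infty$, since locally only finitely many terms are nonzero.** Let $\|f_0\|<r<1$ and $\eta=\sqrt{1-r^2}$. As $Sf_0\in c_0(K)$, the set $G=\{t:|Sf_0(t)|\ge\eta/2\}$ is finite. Let $\|f-f_0\|<\min(r-\|f_0\|,\eta/2)$ and $t\notin G$. Then $|f(t)|<r$ and $|Sf(t)|\le|Sf_0(t)|+\|f-f_0\|<\eta$, so $Sf(t)^2/(1-f(t)^2)<\eta^2/(1-r^2)=1$ and the $t$-th term is $0$. So near $f_0$, $\Phi$ is a finite sum of $C^\infty$ functions of the finitely many continuous linear functionals $f\mapsto f(t),\ f\mapsto Sf(t)$, $t\in G$.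

**Step 3: the norm.** Let $B=\{f:\|f\|<1,\ \Phi(f)\le1\}$. It is convex, symmetric and contained in the unit ball. It contains $\{\|f\|\le1/\sqrt2\}$, since there $Sf(t)^2\le\frac12\le1-f(t)^2$ and all terms vanish. So its Minkowski functional $\nu$ is an equivalent norm.

**Step 4: $\nu$ is given by an equation.** Fix $f\ne0$. The function $r\mapsto\Phi(rf)$ on $[0,1/\|f\|)$ is convex, continuous, and zero near $0$. Choose $t$ with $|f(t)|=\|f\|$ and $Sf(t)\ne0$. Then $r^2Sf(t)^2/(1-r^2f(t)^2)\to\infty$ as $r\to1/\|f\|$, so $\Phi(rf)\to\infty$, because $\theta$ is unbounded and all terms are nonnegative. Hence $\Phi(rf)=1$ for some $r$. This $r$ is unique: if $0<r_1<r_2$ and $\Phi(r_2f)=1$, then $\Phi(r_1f)\le\frac{r_1}{r_2}\Phi(r_2f)<1$ by convexity and $\Phi(0)=0$. So $\Phi(rf)\le1$ exactly up to this $r$. In other words, there is exactly one $\lambda>\|f\|$ with $\Phi(f/\lambda)=1$, and $\lambda=\nu(f)$.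

**Step 5: smoothness by the implicit function theorem.** On the open set $\{(f,\lambda):\lambda>\|f\|\}$ the function $(f,\lambda)\mapsto\Phi(f/\lambda)$ is $C^\infty$. For $g=f/\nu(f)$, convexity gives $\Phi'(g)(g)\ge\Phi(g)-\Phi(0)=1$. So at $\lambda=\nu(f)$
$$\partial_\lambda\bigl[\Phi(f/\lambda)\bigr]=-\lambda^{-1}\,\Phi'(f/\lambda)(f/\lambda)\ne0 .$$
Hence near $(f,\nu(f))$ the equation $\Phi(f/\lambda)=1$ defines $\lambda$ as a $C^\infty$ function of $f$. By the uniqueness in Step 4 this function is $\nu$. $\square$

**Easy cases.** For $K=\Gamma$ discrete, $S=\mathrm{id}$ on $c_0(\Gamma)$ works. For a well-ordered chain $K=[0,\alpha]$, values need not tend to $0$, but differences do: put $Sf(t)=\frac12(f(t)-f(t+1))$ with $f(\alpha+1):=0$. Then $S1_{[0,u]}=\frac12 1_{\{u\}}$, so $S$ maps into $c_0$ by Fact 3.3. If $t$ is the largest point with $|f(t)|=\|f\|$, then $Sf(t)\ne0$.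

**Where this stops on $\Upsilon$.** On a tree one must decide which successor to subtract. On $\Upsilon$ try $Sf(s)=\frac12(f(s)-f(s^\frown0))$. A maximal $s$ in $\{|f|=\|f\|\}$ still has $Sf(s)\ne0$. But $S1_{\downarrow u}(u|_\beta)=\frac12$ whenever $u(\beta)\ne0$. If $\operatorname{dom}u$ is infinite, this happens for infinitely many $\beta$, so $S1_{\downarrow u}\notin c_0(\Upsilon)$. Section 7 will show that no operator on $C_0(\Upsilon)$ satisfies the hypotheses of Lemma 5.1. The ladders of $T$ repair the failure: the path to $u$ leaves each ladder at rung $u(\beta)$, and we can give that rung the weight $2^{-u(\beta)-1}$, which is small for most $\beta$.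

**Proposition 5.2.** $X=C_0(T)$ has an equivalent norm that is $C^\infty$ away from the origin.

*Proof.* For $t=(s,n)$ put $t^0=(s,n+1)>t$ and
$$Sf(t)=2^{-n-1}\bigl(f(t)-f(t^0)\bigr).$$

*$S$ maps $X$ into $c_0(T)$ with $\|S\|\le1$.* Clearly $|Sf(t)|\le2\cdot2^{-n-1}\|f\|\le\|f\|$. Since $c_0(T)$ is closed in $\ell_\infty(T)$, by Fact 3.3 it suffices that $S1_{\downarrow x}\in c_0(T)$ for $x=(u,k)$. We have $S1_{\downarrow x}(t)\ne0$ iff $t\le x$ and $t^0\not\le x$. By (4.2), this means that $t=x$, or $t=(u|_\beta,u(\beta))$ for some $\beta<\operatorname{dom}u$. The values at the latter points are $2^{-u(\beta)-1}$, with sum $\rho(u)<\infty$. So $S1_{\downarrow x}\in c_0(T)$.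

*The maximum is seen by $S$.* Let $f\ne0$ and let $t$ be maximal in the nonempty compact set $\{|f|=\|f\|\}$ (Fact 3.2). As $t^0>t$, $|f(t^0)|<\|f\|=|f(t)|$, so $Sf(t)\ne0$.

Lemma 5.1 applies. $\square$

## 6. A Lipschitz lifting $C_0(\Upsilon)\to C_0(T)$

Let $q:X\to C_0(\Upsilon)$ be the restriction to the closed set $L\cong\Upsilon$.

*The kernel of $q$ is $c_0(D)$.* If $f\in X$ vanishes on $L$, then $\{|f|\ge\varepsilon\}$ is a compact subset of the discrete set $D$, hence finite. Conversely let $g\in c_0(D)$ be extended by $0$ to $T$. Each $\{|g|\ge\varepsilon\}$ is a finite set of isolated points, so it is compact and closed. Hence $g$ is continuous at points of $L$, and $g\in X$.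

So to compare $X$ with $Y=c_0(D)\oplus_\infty C_0(\Upsilon)$ we must extend each $h\in C_0(\Upsilon)$ from the bottom rungs to all rungs, in a Lipschitz way. Three attempts by hand show what can go wrong.

* *Extend by $0$.* Let $s$ be a limit and $h=1_{\downarrow s}$. For all but finitely many $\beta<\operatorname{dom}s$ we have $s(\beta)\ge1$, so every neighborhood of $(s,0)$ contains a point $(s|_\beta,1)$, with value $0$, while $h(s)=1$. Not continuous.
* *Extend constantly up the ladder.* For $h=1_{\{\emptyset\}}$ the value is $1$ at every $(\emptyset,n)$. By (4.2) each $\downarrow x$ contains only finitely many of these points. So by Fact 3.2 the extension does not vanish at infinity.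
* *Send $1_{\downarrow u}$ to $1_{\downarrow(u,0)}$ and extend linearly.* Each image is in $C_0(T)$, but $\sum_{j=1}^N1_{\{\emptyset^\frown j\}}=\sum_{j=1}^N(1_{\downarrow\emptyset^\frown j}-1_{\downarrow\emptyset})$ has norm $1$. Its image takes the value $N$ at $(\emptyset,1)$, since $(\emptyset,1)\le(\emptyset^\frown j,0)$ for $j\ge1$ and $(\emptyset,1)\not\le(\emptyset,0)$. Not bounded.

The third attempt has the right values on single branches and fails only by adding up the branches that pass through one rung. So we take a supremum in place of the sum, and give up linearity. For $0\le h\in C_0(\Upsilon)$ define $e_+(h)$ on $T$ by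
$$e_+(h)(s,0)=h(s),\qquad e_+(h)(s,n)=\sup_{j\ge n}h(s^\frown j)\quad(n\ge1).$$
For example $e_+(1_{\downarrow u})=1_{\downarrow(u,0)}$. The map is not additive: for $h_1=1_{\{\emptyset^\frown1\}}$, $h_2=1_{\{\emptyset^\frown2\}}$, at the point $(\emptyset,1)$ we get $e_+(h_1+h_2)=1$, but $e_+(h_1)+e_+(h_2)=2$.

**Lemma 6.1.** $e_+(h)\in C_0(T)$ for every $0\le h\in C_0(\Upsilon)$.

*Proof.* The points $s^\frown j$ ($j<\omega$) form an antichain, so $\{j:h(s^\frown j)\ge\varepsilon\}$ is finite for each $\varepsilon>0$ by Fact 3.2. Hence positive suprema in the definition are attained.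

**Step 1: continuity.** Only limit points $(s,0)$ matter. Let $\eta>0$. Choose $w<s$ in $\Upsilon$ with $|h-h(s)|<\eta$ on $(w,s]$. As $h(s)+\eta>0$, the set $\{h\ge h(s)+\eta\}$ is compact; let it lie in $\bigcup_{i\le m}\downarrow x_i$. For each $i$ with $x_i\not\ge s$, the largest common initial segment $x_i\wedge s$ is strictly below $s$. As $s$ is a limit, we may enlarge $w<s$ so that $w>x_i\wedge s$ for all these $i$. Let $y\in((w,0),(s,0)]$.

If $y=(r,0)$, then $r\in(w,s]$ and $|e_+(h)(y)-h(s)|=|h(r)-h(s)|<\eta$.

Otherwise $y=(r,n)$ with $n\ge1$, $w\le r<s$ and $n\le s(\operatorname{dom}r)$. *Lower bound:* $j=s(\operatorname{dom}r)\ge n$ is allowed in the supremum and $r^\frown j=s|_{\operatorname{dom}r+1}\in(w,s]$, so $e_+(h)(y)>h(s)-\eta$. *Upper bound:* suppose $e_+(h)(y)\ge h(s)+\eta$. The supremum is attained, so $h(r^\frown j)\ge h(s)+\eta$ for some $j\ge n$. Then $r^\frown j\not\le s$, since otherwise $r^\frown j\in(w,s]$, where $h<h(s)+\eta$. Also $r^\frown j\le x_i$ for some $i$. If $x_i\ge s$, then $r<s\le x_i$ gives $r^\frown j=x_i|_{\operatorname{dom}r+1}=s|_{\operatorname{dom}r+1}\le s$,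 a contradiction. If $x_i\not\ge s$, then $x_i$ and $s$ both extend $r$ and differ at $\operatorname{dom}r$, so $x_i\wedge s=r\ge w>x_i\wedge s$, a contradiction.

So $|e_+(h)-h(s)|\le\eta$ on the neighborhood $((w,0),(s,0)]$ of $(s,0)$.

**Step 2: vanishing at infinity.** Let $\varepsilon>0$ and $\{h\ge\varepsilon\}\subset\bigcup_{i\le m}\downarrow x_i$. If $e_+(h)(s,n)\ge\varepsilon$, then either $n=0$ and $s\le x_i$ for some $i$, or $s^\frown j\le x_i$ for some $i$ and some $j\ge n$; in the second case $x_i(\operatorname{dom}s)=j\ge n$. In both cases $(s,n)\le(x_i,0)$. So $\{e_+(h)\ge\varepsilon\}$, which is closed by Step 1, lies in the compact set $\bigcup_i\downarrow(x_i,0)$. $\square$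

**Proposition 6.2.** $X$ and $Y$ are Lipschitz homeomorphic, with constants at most $3$ in both directions. The map $q$ has a $2$-Lipschitz section.

*Proof.* Suprema change by at most the sup distance, so $\|e_+(h)-e_+(h')\|\le\|h-h'\|$. For $h\in C_0(\Upsilon)$ put $e(h)=e_+(h^+)-e_+(h^-)$. As $h\mapsto h^\pm$ are $1$-Lipschitz, $e:C_0(\Upsilon)\to X$ is $2$-Lipschitz, and $q\,e(h)=h^+-h^-=h$. Define
$$\varphi:X\to Y,\quad\varphi(f)=(f-e(qf),\,qf),\qquad\text{with inverse}\quad\varphi^{-1}(g,h)=g+e(h).$$
Here $q(f-e(qf))=0$, so the first component is in $c_0(D)$. If $f=g+e(h)$ with $g\in c_0(D)$, then $qf=h$ and $f-e(qf)=g$; so these maps are mutually inverse. The first component of $\varphi$ is $(1+2)$-Lipschitz and the second is $1$-Lipschitz. Also $\|g+e(h)-g'-e(h')\|\le\|g-g'\|+2\|h-h'\|\le3\max(\|g-g'\|,\|h-h'\|)$. $\square$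

## 7. $C_0(\Upsilon)$ has no equivalent Fréchet differentiable norm

**Theorem 7.1.** $V=C_0(\Upsilon)$ admits no equivalent norm that is Fréchet differentiable at all nonzero points.

Suppose $|\cdot|$ is such a norm, with $c\|f\|\le|f|\le C\|f\|$, $c>0$, and let $|\cdot|^*$ be the dual norm. Two tools come first. The first says that a functional hardly sees most successors; it uses the infinite branching of $\Upsilon$. The second is Šmulyan's test.

**(A)** *Given $F\in V^*$, $z\in\Upsilon$, $\eta>0$: for all but finitely many $j$, $|F(g)|\le\eta\|g\|$ for all $g\in V$ vanishing off $[z^\frown j,\infty)$.* Otherwise there are infinitely many $j$ and functions $g_j$ vanishing off $[z^\frown j,\infty)$ with $\|g_j\|=1$ and, after a change of sign, $F(g_j)>\eta$. They are disjointly supported, so a sum of $N$ of them has sup norm $1$ and $F$-value $>N\eta$, impossible for large $N$.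

**(B)** *If $F$ is the Fréchet derivative of $|\cdot|$ at $f\ne0$, $|F_n|^*=1$ and $F_n(f)\to|f|$, then $|F_n-F|^*\to0$.* Given $\eta>0$, choose $r>0$ with $|f+h|\le|f|+F(h)+\eta|h|$ for $|h|\le r$. From $F_n(f+h)\le|f+h|$ we get $(F_n-F)(h)\le|f|-F_n(f)+\eta r$ for $|h|=r$. Hence $|F_n-F|^*\le(|f|-F_n(f))/r+\eta$, and the right side is eventually below $2\eta$.

### The greedy branch

A first attempt is to climb along a branch that makes the norm of $1_{\downarrow t}$ as large as possible. Start with $t_0=\emptyset$, $\delta_0=1$. Given $\rho(t_n)<\delta_n$, let $M_n=\sup\{|1_{\downarrow t'}|:t'\ge t_n,\ \rho(t')<\delta_n\}$. Choose an admissible $z_n$ with $|1_{\downarrow z_n}|>M_n-2^{-n}$, and a norming functional $F_n$ for $1_{\downarrow z_n}$. By (A) choose $t_{n+1}=z_n^\frown j$ with $\rho(t_{n+1})<\delta_n$ and with $F_n$ smaller than $2^{-n}$ on unit vectors living on $[t_{n+1},\infty)$. Then choose $\rho(t_{n+1})<\delta_{n+1}<\delta_n$. Let $x=\bigcup t_n$, which is in $\Upsilon$ by (4.1), with $\rho(x)<\delta_n$ for all $n$. Then $|1_{\downarrow x}|\le M_n$ and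
$$F_n(1_{\downarrow x})=|1_{\downarrow z_n}|+F_n(1_{(z_n,x]})\ge M_n-2\cdot2^{-n}\ge|1_{\downarrow x}|-2\cdot2^{-n}.$$
So by (B) the $F_n$ converge in norm to the derivative $F$ at $1_{\downarrow x}$. This is where it stops, since nothing contradicts the convergence. If we feed in the sup norm (which is not differentiable at $1_{\downarrow x}$), then the constant choice $F_n=\delta_\emptyset$, evaluation at the root, is legitimate at every stage, and of course it converges. The other subgradient at $1_{\downarrow x}$, evaluation at $x$, was never noticed.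

What is missing is a direction $g_k$ on which $F_k$ is large while $F$ is not. The natural candidate is the vector $g_k$ normed by $F_k$: then $F_k(g_k)=|g_k|$, and we want $F(g_k)\le\frac12|g_k|$, that is, subtracting $\frac1jg_k$ from the limit vector should lower its norm at most at half the full rate. We enforce this by a second, competing optimization. Whenever a modification $v$ of the current function lowers the *best norm reachable in the future* by at least $\frac12|v|$, we make that modification. Norms are bounded below, so the total size of all modifications is finite. And when no modification remains that pays, subtracting $\frac1jg_k$ does not pay either.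

### States and their energy

**Definition.** A *state* is a triple $\tau=(f,t,\delta)$ with $f\in V$, $t\in\Upsilon$, $\delta\in\mathbb R$ and
$$f(t)=1,\qquad f=0\ \text{on}\ (t,\infty),\qquad\rho(t)<\delta .$$
Its energy is
$$E(f,t,\delta)=\sup\{|f+1_{(t,t']}|:\ t'\ge t,\ \rho(t')<\delta\}.$$
Write $(f',t',\delta')\preccurlyeq(f,t,\delta)$ iff $t\le t'$, $\delta'\le\delta$ and
$$E(f',t',\delta')+\tfrac12\,|f'-f-1_{(t,t']}|\le E(f,t,\delta). \tag{7.1}$$

Here $1_{(t,t]}=0$. Think of $t$ as the tip reached so far and of $\delta$ as a budget for $\rho$. The move from $t$ to $t'$ carries the value $1$ along and costs nothing extra; any other change of $f$ must be paid for by a drop of energy. For example, with the sup norm, $E(f,t,\delta)=\|f\|$, since $\|f\|\ge1$ and $f=0$ on $(t,\infty)$.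

Taking $t'=t$ and using $\|f\|\ge|f(t)|=1$,
$$c\le|f|\le E(f,t,\delta)\le C(\|f\|+1)<\infty. \tag{7.2}$$
The relation $\preccurlyeq$ is transitive: if $(f'',t'',\delta'')\preccurlyeq(f',t',\delta')\preccurlyeq(f,t,\delta)$, then $1_{(t,t'']}=1_{(t,t']}+1_{(t',t'']}$, so $|f''-f-1_{(t,t'']}|\le|f''-f'-1_{(t',t'']}|+|f'-f-1_{(t,t']}|$, and adding the two inequalities (7.1) gives the third. It is clearly reflexive.

**(C)** *If $(f,t,\delta)$ is a state, $t\le t_1$ and $\rho(t_1)<\delta_1\le\delta$, then $(f+1_{(t,t_1]},t_1,\delta_1)$ is a state and is $\preccurlyeq(f,t,\delta)$.* The function has value $1$ at $t_1$ (if $t_1>t$, then $f(t_1)=0$) and vanishes on $(t_1,\infty)$. Its energy is $\sup\{|f+1_{(t,t']}|:t'\ge t_1,\ \rho(t')<\delta_1\}$, a supremum over a smaller set than the one for $E(f,t,\delta)$. The penalty term in (7.1) is $0$.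

Let $m(\tau)=\inf\{E(\sigma):\sigma\preccurlyeq\tau\}\ge c$.

### The construction

We build states $\tau_n=(f_n,t_n,\delta_n)$ and functions $g_n\in V$ with $g_n=0$ on $[t_{n+1},\infty)$. Start with $\tau_0=(1_{\{\emptyset\}},\emptyset,1)$, which is a state. Suppose $\tau_n$ and $g_k$ ($k<n$) are given.

**Step (a): make all modifications that pay.** Choose a state $\sigma_n=(a_n,r_n,\gamma_n)\preccurlyeq\tau_n$ with $E(\sigma_n)\le m(\tau_n)+2^{-n}$.

**Step (b): for each of finitely many test perturbations, climb to a nearly optimal point and then out of sight of its norming functional.** Let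
$$H_n=\{0\}\cup\{-\tfrac1jg_k:\ k<n,\ 1\le j\le n\},$$
enumerated without repetition as $v^1,\dots,v^N$. All $v\in H_n$ vanish on $[r_n,\infty)$, since $r_n\ge t_n\ge t_{k+1}$ for $k<n$. Put $y_0=r_n$. For $i=1,\dots,N$, given $y_{i-1}\ge r_n$ with $\rho(y_{i-1})<\gamma_n$, let
$$\pi_i=(a_n+v^i+1_{(r_n,y_{i-1}]},\ y_{i-1},\ \gamma_n).$$
This is a state: at $y_{i-1}$ the function equals $1$ (if $y_{i-1}=r_n$, it is $a_n(r_n)+0+0=1$; if $y_{i-1}>r_n$, it is $0+0+1$), and it vanishes on $(y_{i-1},\infty)$. Its energy is
$$E_i:=E(\pi_i)=\sup\{|a_n+v^i+1_{(r_n,t']}|:\ t'\ge y_{i-1},\ \rho(t')<\gamma_n\}.$$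
Choose $z_i\ge y_{i-1}$ with $\rho(z_i)<\gamma_n$ and
$$|a_n+v^i+1_{(r_n,z_i]}|>E_i-2^{-n}, \tag{7.3}$$
and, by Hahn–Banach, $F_{n,v^i}\in V^*$ of dual norm $1$ with $F_{n,v^i}(a_n+v^i+1_{(r_n,z_i]})=|a_n+v^i+1_{(r_n,z_i]}|$. By (A), choose $j$ so large that $y_i:=z_i^\frown j$ satisfies $\rho(y_i)=\rho(z_i)+2^{-j-1}<\gamma_n$ and
$$|F_{n,v^i}(g)|\le2^{-n}\|g\|\quad\text{for all }g\in V\text{ vanishing off }[y_i,\infty). \tag{7.4}$$

**Step (c): close the stage and record $g_n$.** Put $t_{n+1}=y_N$, choose $\delta_{n+1}$ with $\rho(t_{n+1})<\delta_{n+1}<\gamma_n$, and put $f_{n+1}=a_n+1_{(r_n,t_{n+1}]}$, $\tau_{n+1}=(f_{n+1},t_{n+1},\delta_{n+1})$. By (C), $\tau_{n+1}$ is a state and $\tau_{n+1}\preccurlyeq\sigma_n\preccurlyeq\tau_n$. Let $i$ be the index with $v^i=0$, and put $F_n=F_{n,0}$, $g_n=a_n+1_{(r_n,z_i]}$. Then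
$$F_n(g_n)=|g_n|,\qquad|F_n|^*=1,\qquad g_n(z_i)=1,\ \text{ so }|g_n|\ge c. \tag{7.5}$$
Also $g_n=0$ on $(z_i,\infty)$, which contains $[t_{n+1},\infty)$ because $t_{n+1}\ge y_i>z_i$. The induction continues.

**Step (d): after (a), no test perturbation pays.** We claim
$$E_i\ge E(\sigma_n)-2^{-n}-\tfrac12|v^i|. \tag{7.6}$$
If not, then $E(\pi_i)+\frac12|v^i|<E(\sigma_n)-2^{-n}$. The penalty term between $\pi_i$ and $\sigma_n$ is exactly $\frac12|v^i|$, and $r_n\le y_{i-1}$, so $\pi_i\preccurlyeq\sigma_n\preccurlyeq\tau_n$. Then $E(\pi_i)\ge m(\tau_n)\ge E(\sigma_n)-2^{-n}$, a contradiction.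

### The limit vector

**Step (e): the branch and the functions converge.** By (7.1), $E(\tau_{n+1})\le E(\sigma_n)\le E(\tau_n)$. Let
$$\ell=\lim E(\tau_n)=\lim E(\sigma_n)\ge c>0 .$$
The $t_n$ increase strictly, as $t_{n+1}\ge y_1>r_n\ge t_n$, and $\rho(t_n)<\delta_n\le1$. By (4.1), $x=\bigcup t_n\in\Upsilon$. For $m\ge n+1$, $\rho(t_m)<\delta_m\le\delta_{n+1}$, so
$$\rho(x)\le\delta_{n+1}<\gamma_n\le\delta_n\qquad\text{for all }n.$$
Put
$$\Delta_n=f_{n+1}-f_n-1_{(t_n,t_{n+1}]}=a_n-f_n-1_{(t_n,r_n]} .$$
Since $\sigma_n\preccurlyeq\tau_n$, $\frac12|\Delta_n|\le E(\tau_n)-E(\sigma_n)\le E(\tau_n)-E(\tau_{n+1})$, which is a telescoping bound. The sequence $f_n+1_{(t_n,x]}$ has increments $\Delta_n$, so it converges in $V$ to some $f_\infty$, with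
$$|f_\infty-f_n-1_{(t_n,x]}|\le2(E(\tau_n)-\ell).$$
As $f_{n+1}+1_{(t_{n+1},x]}=a_n+1_{(r_n,x]}$, this gives
$$|f_\infty-a_n-1_{(r_n,x]}|\le\kappa_n:=2(E(\tau_{n+1})-\ell)\to0. \tag{7.7}$$

**Step (f): upper estimate.** Since $x\ge t_n$ and $\rho(x)<\delta_n$, $x$ is admissible in the supremum for $E(\tau_n)$, so $|f_n+1_{(t_n,x]}|\le E(\tau_n)$. Let $n\to\infty$: $|f_\infty|\le\ell$.

**Step (g): lower estimate, also after perturbation.** Let $v=v^i\in H_n$. As $z_i<y_i\le t_{n+1}<x$ and $y_i$ is an immediate successor of $z_i$, $(z_i,x]\subset[y_i,\infty)$. By (7.4), $|F_{n,v}(1_{(z_i,x]})|\le2^{-n}$. Using (7.7), (7.3) and (7.6),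
$$\begin{aligned}
F_{n,v}(f_\infty+v)&\ge F_{n,v}(a_n+v+1_{(r_n,z_i]})+F_{n,v}(1_{(z_i,x]})-\kappa_n\\
&\ge E_i-2\cdot2^{-n}-\kappa_n\\
&\ge E(\sigma_n)-\tfrac12|v|-3\cdot2^{-n}-\kappa_n .
\end{aligned}$$
With $v=0$: $|f_\infty|\ge F_n(f_\infty)\ge E(\sigma_n)-3\cdot2^{-n}-\kappa_n\to\ell$. Together with Step (f),
$$|f_\infty|=\ell>0,\qquad F_n(f_\infty)\to|f_\infty|. \tag{7.8}$$
With $v=-\frac1jg_k$, which belongs to $H_n$ once $n\ge\max(k+1,j)$, let $n\to\infty$ in $|f_\infty+v|\ge F_{n,v}(f_\infty+v)$:
$$\Bigl|f_\infty-\tfrac1jg_k\Bigr|\ge|f_\infty|-\tfrac1{2j}|g_k|\qquad\text{for all }j\ge1,\ k\ge0. \tag{7.9}$$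

**Step (h): contradiction.** Let $F$ be the Fréchet derivative of $|\cdot|$ at $f_\infty\ne0$. By (7.8) and (B), $|F_k-F|^*\to0$. On the other hand, $|f_\infty-\frac1jg_k|=|f_\infty|-\frac1jF(g_k)+o(\frac1j)$ as $j\to\infty$, so (7.9) gives $F(g_k)\le\frac12|g_k|$ for every $k$. But by (7.5)
$$F(g_k)\ge F_k(g_k)-|F-F_k|^*|g_k|=(1-|F-F_k|^*)\,|g_k|,\qquad|g_k|\ge c>0 .$$
So $|F-F_k|^*\ge\frac12$ for all $k$, a contradiction. This proves Theorem 7.1. $\square$

**The factor $\frac12$.** With penalty factor $1$ in (7.1), (7.9) would only give $F(g_k)\le|g_k|$, which is no contradiction. With factor $0$, Step (e) would give no bound on $\Delta_n$. Any fixed factor strictly between $0$ and $1$ serves.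

**The sup norm once more.** For the sup norm $E(\tau_0)=1$ is already the smallest possible energy, so we may take $\sigma_n=\tau_n$ at each stage. Then $f_n=1_{\downarrow t_n}$, $g_k=1_{\downarrow z}$ for some $z<x$ depending on $k$, and $f_\infty=1_{\downarrow x}$. Now $\|f_\infty-\frac1jg_k\|=1$, because the value at the tip $x$ is untouched: (7.9) has found the subgradient that the greedy branch overlooked.

## 8. Proof of Theorem 1, and what it says about quotients

*Proof of Theorem 1.* Take $X=C_0(T)$ and $Y=c_0(D)\oplus_\infty C_0(\Upsilon)$; they are nonseparable by Section 4. Item 1 is Proposition 6.2 and item 2 is Proposition 5.2. For item 3, an equivalent norm on $Y$ that is Fréchet differentiable off $0$ would restrict to such a norm on $\{0\}\oplus C_0(\Upsilon)$, contrary to Theorem 7.1. A $C^\infty$ norm is $k$-times Fréchet differentiable for every $k$, and a $k$-times Fréchet differentiable norm with $k\ge1$ is Fréchet differentiable; this gives the last sentence. $\blacksquare$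

The proof gives a little more than Theorem 1 states.

*Finitely many functionals.* The smooth norm $\nu$ on $X$ locally depends on finitely many linear functionals. Near $g_0=f_0/\nu(f_0)$, by Step 2 of Lemma 5.1, $\Phi$ depends only on finitely many functionals $\ell_1,\dots,\ell_m$. Let $f,f'$ be close to $f_0\ne0$ with $\ell_i(f)=\ell_i(f')$ for all $i$. Then $f/\nu(f)$ and $f'/\nu(f)$ are close to $g_0$ and agree on all $\ell_i$, so $\Phi(f'/\nu(f))=\Phi(f/\nu(f))=1$, and $\nu(f')=\nu(f)$ by uniqueness. Meanwhile every equivalent norm on $Y$ fails to be even once Fréchet differentiable at some nonzero point.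

*Quotients.* Note that $Y=C_0(D\sqcup\Upsilon)$ with $D$ discrete, and there is an exact sequence
$$0\to c_0(D)\to X\xrightarrow{\ q\ }C_0(\Upsilon)\to0$$
whose quotient map has the $2$-Lipschitz section $e$. So having an equivalent $C^\infty$ norm does not pass to quotients, even by a subspace isometric to $c_0(D)$ and with a Lipschitz section.

*Back to Section 2.* The map $\varphi^{-1}:Y\to X$ has no point of Gâteaux differentiability at all. At such a point the derivative $A$ would satisfy $\|Ay\|\ge\frac13\|y\|$, exactly as in the proof of Proposition 2, and $\nu\circ A$ would be an equivalent $C^\infty$ norm on $Y$. The obstacle met there is therefore total for this pair.
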